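\title{Extremal stationary distributions of interacting diffusions are determined by their means}

\begin{abstract}
We consider systems of $[0,1]$-valued diffusions $dx_i=a(x_i)\,dB_i+\sum_jA_{ij}x_j\,dt$ indexed by a countable set, where $A$ generates an irreducible Markov chain with bounded jump rates and $a$ is $1/2$-H\"older continuous and vanishes exactly at $0$ and $1$. We prove the conjecture that two extremal stationary distributions with the same means $\langle\nu,x_i\rangle$ coincide. The proof drives two solutions by the same Brownian motions and rests on one inequality: the expected discrepancy of the two solutions decreases at least by the product of the spatial averages of its positive and negative parts. The same method gives a criterion for extremality, the domain of attraction of each extremal stationary distribution, and a parametrization of all stationary distributions.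
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{The system}
Let $S$ be a countable set and let $X=[0,1]^S$ carry the product topology, so that $X$ is compact and metrizable. We study the system of stochastic differential equations
\begin{equation}\label{eq:ids}
dx_i(t)=a(x_i(t))\,dB_i(t)+\sum_{j\in S}A_{ij}x_j(t)\,dt,\qquad i\in S,
\end{equation}
with state space $X$, where the $B_i$ are independent standard Brownian motions. The following Condition~(C) is assumed throughout.
\begin{itemize}
\item[(C.1)] $A=(A_{ij})$ is an irreducible $S\times S$ matrix with $A_{ij}\ge0$ for $i\ne j$, $\sum_{j}A_{ij}=0$ for all $i$, and $c:=\sup_i|A_{ii}|<\infty$.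
\item[(C.2)] $a\colon[0,1]\to\mathbb R$ is $1/2$-H\"older continuous, $a(0)=a(1)=0$, and $a(u)\ne0$ for $0<u<1$.
\end{itemize}
We fix $K$ with $|a(u)-a(v)|^2\le K|u-v|$. An example is $a(u)=\sqrt{u(1-u)}$, for which $K=1$ works because $|\sqrt s-\sqrt t|^2\le|s-t|$. Since $\sum_j|A_{ij}|=2|A_{ii}|\le2c$, the matrix $A$ is a bounded operator on $\ell^\infty(S)$, and $P_t=e^{tA}$ is the transition matrix of the continuous-time Markov chain generated by $A$. The drift $(Ax)_i=\sum_{j\ne i}A_{ij}(x_j-x_i)$ pulls $x_i$ toward the values at other sites, while the noise acts independently at each site and is switched off only at $0$ and $1$.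

A \emph{weak solution} of \eqref{eq:ids} is a pair $(x,B)$ of adapted processes on a filtered probability space such that $x$ takes values in $X$ and has continuous coordinates, $B=(B_i)$ is a family of independent standard Brownian motions whose increments after each time $t$ are independent of the $\sigma$-field at time $t$, and the integrated form of \eqref{eq:ids} holds almost surely. It is part of the setting that \eqref{eq:ids} determines a diffusion process on $X$. That is: for every initial law there is a weak solution, and the law of $x$ is unique; if $P^x$ is the law of the solution started at the point $x$, then $x\mapsto P^x$ is measurable; and $T_tf(x)=E^x[f(x(t))]$ is the associated Markov semigroup, so that $x(t)$ has law $\lambda T_t$ when $x(0)$ has law $\lambda$. We write $\langle\lambda,f\rangle=\int f\,d\lambda$.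

Let $\mathcal S$ be the convex set of stationary distributions, that is, of probability measures $\nu$ on $X$ with $\nu T_t=\nu$ for all $t$. An element $\nu$ is \emph{extremal} if $\nu=\alpha\nu_1+(1-\alpha)\nu_2$ with $\nu_1,\nu_2\in\mathcal S$ and $0<\alpha<1$ forces $\nu_1=\nu_2$. The set of extremal elements is $\mathcal S_{\mathrm{ext}}$.

\subsection{Means of stationary distributions}
The noise has mean zero, so $E^x[x_i(t)]=(P_tx)_i$ (Lemma~\ref{lem:moments}). Hence the means $h(i)=\langle\nu,x_i\rangle$ of a stationary distribution satisfy $P_th=h$ for all $t$, and $h$ lies in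
\[
\mathcal H=\{h\colon S\to[0,1]\ :\ Ah=0\}.
\]
Which $h\in\mathcal H$ are the means of an extremal $\nu$ depends on the second moments. In the equation for $E[x_ix_j]$ the noise appears only when $i=j$, and it is transported to other pairs by two independent particles. Let $\xi(t)$ be the Markov chain on $S\times S$ with transition matrix $P_t^{(2)}=P_t\otimes P_t$, let $\mathbf P_{ij}$ and $\mathbf E_{ij}$ refer to this chain started at $(i,j)$, let $\Delta=\{(i,i):i\in S\}$, and put
\[
F_{ij}=\mathbf P_{ij}\Big(\int_0^\infty \mathbf 1_\Delta(\xi(t))\,dt<\infty\Big),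
\]
the probability that the two particles spend only finite time together. For $u,v\in[0,1]$ let
\[
\chi(u,v)=u+v-2uv=u(1-v)+v(1-u)\in[0,1],
\]
the probability that two independent $\{0,1\}$-valued variables with means $u$ and $v$ disagree. Define
\[
\mathcal H^*=\{h\in\mathcal H\ :\ \chi(h(i),h(j))\le F_{ij}\text{ for all }i,j\in S\}.
\]
In words, $h$ may show disagreement between $i$ and $j$ only to the extent that particles started at $i$ and $j$ can escape each other.

\begin{theorem}[{\cite[Theorem 2.1]{book}}]\label{thm:known}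
\begin{itemize}
\item[(i)] If $\nu\in\mathcal S_{\mathrm{ext}}$ and $h(i)=\langle\nu,x_i\rangle$, then $h\in\mathcal H^*$.
\item[(ii)] For every $h\in\mathcal H^*$ there is $\nu\in\mathcal S_{\mathrm{ext}}$ with $\langle\nu,x_i\rangle=h(i)$ for all $i\in S$.
\end{itemize}
\end{theorem}

It is conjectured in \cite{book} that the measure in (ii) is unique: \emph{if $\nu,\nu'\in\mathcal S_{\mathrm{ext}}$ satisfy $\langle\nu,x_i\rangle=\langle\nu',x_i\rangle$ for all $i$, then $\nu=\nu'$.} Two extreme cases show where the content lies.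

\begin{example}\label{ex:extreme}
(a) If $S$ is finite, then $\xi$ is irreducible on a finite set and spends infinite time in every state, so $F\equiv0$. The condition for $i=j$ gives $h(i)\in\{0,1\}$, and then the condition for $i\neq j$ makes $h$ constant. So $\mathcal H^*$ consists of the constants $0$ and $1$, and uniqueness holds because a $[0,1]$-valued variable with mean $0$ or $1$ is deterministic.

(b) Let $A$ generate the simple random walk on $\mathbb Z^d$, $d\ge3$. The difference of the two particles is a simple random walk run at double speed, which is transient, so $F\equiv1$ and $\mathcal H^*=\mathcal H$ contains every constant $\theta\in[0,1]$. Theorem~\ref{thm:known} gives an extremal $\nu$ with all means equal to $\theta$. For $0<\theta<1$ the mixture $\theta\delta_{\mathbf 1}+(1-\theta)\delta_{\mathbf 0}$ of the point masses at the two constant configurations is stationary, has the same means, and is not extremal. So uniqueness fails in $\mathcal S$, and extremality has to be used.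
\end{example}

One cannot in general compute $\nu$ from $h$ through its moments. For $a^2(u)=u(1-u)$ the equation for the second moments (Lemma~\ref{lem:moments}) is a closed linear system, but for general $a$ it contains $E[a^2(x_k)]$, which depends on the whole law of $x_k$. The reason to expect uniqueness is different. The average $(P_tx)_i$ is the prediction of $x_i(t)$ from the initial state $x$. We shall see that under an extremal $\nu$ this prediction tends to the constant $h(i)$. So, as far as first moments can tell, the remote past passes on nothing but $h$, and one guesses that the noise then builds the same law from the same $h$.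

\subsection{Results}
Let $\lambda$ be a probability measure on $X$ and $h\colon S\to[0,1]$. We say that $\lambda$ \emph{has profile} $h$ if
\begin{equation}\label{eq:profile}
(P_tx)_i\to h(i)\quad\text{in }L^2(\lambda)\text{ as }t\to\infty,\text{ for every }i\in S.
\end{equation}

\begin{theorem}[Uniqueness]\label{thm:A}
If $\nu,\nu'\in\mathcal S_{\mathrm{ext}}$ and $\langle\nu,x_i\rangle=\langle\nu',x_i\rangle$ for all $i\in S$, then $\nu=\nu'$. Hence for each $h\in\mathcal H^*$ there is exactly one $\nu_h\in\mathcal S_{\mathrm{ext}}$ with $\langle\nu_h,x_i\rangle=h(i)$ for all $i$.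
\end{theorem}

This proves the conjecture under Condition~(C) alone. The next three theorems are not needed for it, but they follow from the same method.

\begin{theorem}[Extremality criterion]\label{thm:B}
Let $\nu\in\mathcal S$. Then $\nu\in\mathcal S_{\mathrm{ext}}$ if and only if $\nu$ has a profile $h$. In that case $h\in\mathcal H^*$ and $\nu=\nu_h$.
\end{theorem}

\begin{theorem}[Domain of attraction]\label{thm:C}
Let $h\in\mathcal H^*$ and let $\lambda$ be a probability measure on $X$. Then $\lambda T_t\to\nu_h$ weakly as $t\to\infty$ if and only if $\lambda$ has profile $h$. In particular $\nu_h=\lim_{t\to\infty}\delta_hT_t$.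
\end{theorem}

\begin{theorem}[All stationary distributions]\label{thm:D}
The set $\mathcal H^*$ is compact in $X$, the map $h\mapsto\nu_h$ is Borel, and $\Theta\mapsto\int_{\mathcal H^*}\nu_h\,\Theta(dh)$ is an affine bijection from the Borel probability measures on $\mathcal H^*$ onto $\mathcal S$. The measure $\Theta$ that represents $\nu\in\mathcal S$ is the law under $\nu$ of $\mathfrak h=(\mathfrak h_i)_{i\in S}$, where $\mathfrak h_i$ is the limit of $(P_tx)_i$ in $L^2(\nu)$.
\end{theorem}

\subsection{Cancellation of discrepancies}\label{sub:idea}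
Write $z^+=\max(z,0)$ and $z^-=\max(-z,0)$. Let $x,y$ be two solutions driven by the same Brownian motions, let $D=x-y$ be their discrepancy, and let $p=D^+$, $m=D^-$ coordinatewise. We want $E|D_i(t)|\to0$. If both initial laws are stationary with the same profile, the \emph{signed} averages $(P_RD(t))_j$ are small for large $R$. This says nothing directly about $|D|$, but it says that $p$ and $m$ have nearly equal averages, and discrepancies of opposite sign cancel when the drift brings them to the same site.

The mechanism is visible without noise. Let $a\equiv0$ and let $x(0),y(0)$ be deterministic, so that $D(R)=P_RD(0)$. Put $\alpha=(P_Rp(0))_j$ and $\beta=(P_Rm(0))_j$, both in $[0,1]$. Then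
\begin{equation}\label{eq:noiseless}
(P_R|D(0)|)_j-|D_j(R)|=\alpha+\beta-|\alpha-\beta|=2\min(\alpha,\beta)\ge\alpha\beta,
\end{equation}
and $4\alpha\beta=(\alpha+\beta)^2-(\alpha-\beta)^2=(P_R|D(0)|)_j^2-(P_RD(0))_j^2$. So when the signed average is small, a discrepancy of average size $\delta$ loses about $\delta^2/4$ or more during a time interval of length $R$. Since discrepancies are bounded by $1$, such a loss can occur only about $4/\delta^2$ times.

The core of the paper is that the inequality between the two ends of \eqref{eq:noiseless} survives, in expectation, for every $1/2$-H\"older $a$ (Proposition~\ref{prop:key}). Section~\ref{sec:linear} collects linear facts, and Section~\ref{sec:averages} shows that extremal stationary distributions have a profile. Section~\ref{sec:coupling} proves the inequality, and Section~\ref{sec:success} iterates it and proves Theorems~\ref{thm:A} and~\ref{thm:B}. Sections~\ref{sec:domain} and~\ref{sec:all} prove Theorems~\ref{thm:C} and~\ref{thm:D}.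

\section{Linear equations on $S$ and $S\times S$}\label{sec:linear}

The two-particle chain has generator $(A^{(2)}f)(i,j)=\sum_kA_{ik}f(k,j)+\sum_lA_{jl}f(i,l)$, a bounded operator on $\ell^\infty(S\times S)$ with $e^{tA^{(2)}}=P^{(2)}_t$. On a product $f(i,j)=x_iy_j$ these operators act by
\begin{equation}\label{eq:tensor}
(A^{(2)}f)(i,j)=(Ax)_iy_j+x_i(Ay)_j,\qquad (P_t^{(2)}f)(i,j)=(P_tx)_i(P_ty)_j .
\end{equation}
All expectations studied below satisfy linear equations with a source term that is only measurable in time. They are solved by the following formula.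

\begin{lemma}[Duhamel formula]\label{lem:duhamel}
Let $I$ be countable, let $G$ be an $I\times I$ matrix with $\|G\|=\sup_i\sum_j|G(i,j)|<\infty$, and let $U_t=e^{tG}$. Let $f_t,k_t\colon I\to\mathbb R$ be bounded uniformly in $t\ge0$ and measurable in $t$, with $f_t(i)=f_0(i)+\int_0^t[(Gf_s)(i)-k_s(i)]\,ds$ for all $i,t$. Then for $t,R\ge0$
\[
f_{t+R}=U_Rf_t-\int_0^RU_{R-s}k_{t+s}\,ds .
\]
\end{lemma}

\begin{proof}
Fix $i$. For each $j$ the function $s\mapsto U_{R-s}(i,j)f_{t+s}(j)$ is absolutely continuous on $[0,R]$, with derivative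
\[
-(U_{R-s}G)(i,j)f_{t+s}(j)+U_{R-s}(i,j)\big[(Gf_{t+s})(j)-k_{t+s}(j)\big].
\]
The sum over $j$ of the absolute values of these terms is at most $e^{R\|G\|}(2\|G\|\sup|f|+\sup|k|)$, uniformly in $s$. So we may integrate over $[0,R]$, sum over $j$, and interchange. The increments sum to $f_{t+R}(i)-(U_Rf_t)(i)$. In the derivative the terms with $G$ cancel, because $\sum_j(U_{R-s}G)(i,j)f(j)=\sum_jU_{R-s}(i,j)(Gf)(j)$.
\end{proof}

We use the lemma with $G=A$, with $G=A^{(2)}$, and with $G=A^{(2)}-V$, where $V$ is multiplication by a bounded function $V\ge0$. In the last case the Feynman--Kac formula says that, for bounded $f$,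
\begin{equation}\label{eq:FK}
(e^{t(A^{(2)}-V)}f)(i,j)=\mathbf E_{ij}\Big[e^{-\int_0^tV(\xi(s))\,ds}f(\xi(t))\Big].
\end{equation}

\begin{lemma}[First and second moments]\label{lem:moments}
Let $x$ solve \eqref{eq:ids} with initial law $\lambda$. Put $\mu_t(i)=E[x_i(t)]$, $M_t(i,j)=E[x_i(t)x_j(t)]$ and $\gamma_t(i)=E[a^2(x_i(t))]$. Then
\begin{align}
\mu_t(i)&=\mu_0(i)+\int_0^t(A\mu_s)(i)\,ds,\label{eq:m1}\\
M_t(i,j)&=M_0(i,j)+\int_0^t\big[(A^{(2)}M_s)(i,j)+\mathbf 1_\Delta(i,j)\gamma_s(i)\big]ds.\label{eq:m2}
\end{align}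
Consequently $E[x_i(t)]=\langle\lambda,(P_tx)_i\rangle$, in particular $E^x[x_i(t)]=(P_tx)_i$, and for $t,R\ge0$
\begin{equation}\label{eq:m2sol}
E\big[(P_Rx(t))_j^2\big]=\langle\lambda,(P_{R+t}x)_j^2\rangle+\int_0^t\sum_kP_{R+s}(j,k)^2\,\gamma_{t-s}(k)\,ds .
\end{equation}
\end{lemma}

\begin{proof}
The stochastic integrals below have bounded integrands and hence mean zero, and expectations commute with $\sum_jA_{ij}$ because $\sum_j|A_{ij}|\le2c$. Taking expectations in \eqref{eq:ids} gives \eqref{eq:m1}. By It\^o's formula the drift of $x_ix_j$ is $(Ax)_ix_j+x_i(Ax)_j+\mathbf 1_{\{i=j\}}a^2(x_i)$, and \eqref{eq:tensor} gives \eqref{eq:m2}. Lemma~\ref{lem:duhamel} yields $\mu_t=P_t\mu_0$ and $M_t=P_t^{(2)}M_0+\int_0^tP^{(2)}_s(\mathbf 1_\Delta\gamma_{t-s})\,ds$. Apply $P_R^{(2)}$ to the latter, evaluate at $(j,j)$, and use \eqref{eq:tensor}.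
\end{proof}

Bounded jump rates also make $P_t$ vary slowly for large $t$.

\begin{lemma}\label{lem:slow}
For $L,t>0$, $\ \sup_{0\le r\le L}\|P_{t+r}-P_t\|\le L\sqrt{c/t}$, in the operator norm on $\ell^\infty(S)$.
\end{lemma}

\begin{proof}
If $c=0$ then $A=0$. If $c>0$, then $Q=I+A/c$ is a stochastic matrix and $P_t=\sum_{n\ge0}\pi_n(ct)Q^n$ with $\pi_n(\tau)=e^{-\tau}\tau^n/n!$. Hence $\frac d{dt}P_t=c\sum_n(\pi_{n-1}(ct)-\pi_n(ct))Q^n$, with $\pi_{-1}=0$. Since $\pi_{n-1}(\tau)=\pi_n(\tau)n/\tau$, for a Poisson variable $N$ with mean and variance $\tau$ we have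
\[
\sum_n|\pi_{n-1}(\tau)-\pi_n(\tau)|=\frac{E|N-\tau|}\tau\le\tau^{-1/2}.
\]
So $\|\frac d{dt}P_t\|\le c(ct)^{-1/2}=\sqrt{c/t}$, which decreases in $t$. Integrate over $[t,t+r]$.
\end{proof}

Finally, by the Stone--Weierstrass theorem the polynomials in finitely many coordinates are dense in $C(X)$. So a probability measure on $X$ is determined by its mixed moments, and weak convergence can be tested on polynomials.

\section{Spatial averages under a stationary distribution}\label{sec:averages}

Fix $\nu\in\mathcal S$. By Jensen's inequality and stationarity, $\langle\nu,(T_tf)^2\rangle\le\langle\nu,T_tf^2\rangle=\langle\nu,f^2\rangle$, so $(T_t)$ is a contraction semigroup on $L^2(\nu)$. It is strongly continuous: for $f\in C(X)$ and $x(0)\sim\nu$ we have $\|T_tf-f\|_2^2\le E|f(x(t))-f(x(0))|^2\to0$ as $t\to0$ by path continuity, and $C(X)$ is dense in $L^2(\nu)$. Call $f\in L^2(\nu)$ \emph{invariant} if $T_tf=f$ $\nu$-a.e.\ for every $t$. Von Neumann's mean ergodic theorem states that $\frac1L\int_0^LT_rf\,dr\to\Pi f$ in $L^2(\nu)$ as $L\to\infty$,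 where $\Pi$ is the orthogonal projection onto the invariant functions. This gives only time averages, and in discrete time nothing more holds: if $Q$ swaps two sites, $(Q^nx)_i$ alternates between two values. Lemma~\ref{lem:slow} removes the time average.

\begin{proposition}\label{prop:limit}
Let $\nu\in\mathcal S$. For each $i$, $(P_tx)_i$ converges in $L^2(\nu)$ as $t\to\infty$ to an invariant function $\mathfrak h_i$.
\end{proposition}

\begin{proof}
Let $f(x)=x_i$, so $T_tf(x)=(P_tx)_i$, and let $f_L=\frac1L\int_0^LT_rf\,dr$. Then $T_tf_L(x)=\frac1L\int_0^L(P_{t+r}x)_i\,dr$, and Lemma~\ref{lem:slow} gives $|T_tf-T_tf_L|\le L\sqrt{c/t}$ on $X$. Also $\|T_tf_L-\Pi f\|_2=\|T_t(f_L-\Pi f)\|_2\le\|f_L-\Pi f\|_2$. Hence $\limsup_{t}\|T_tf-\Pi f\|_2\le\|f_L-\Pi f\|_2$ for every $L$. Let $L\to\infty$ and put $\mathfrak h_i=\Pi f$.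
\end{proof}

To use extremality we pass from invariant functions to invariant sets, on which $\nu$ can be conditioned.

\begin{lemma}\label{lem:invariant}
Let $\nu\in\mathcal S$ and let $\mathcal I_\nu$ be the class of Borel sets $B\subset X$ such that $\mathbf 1_B$ is invariant. Then $\mathcal I_\nu$ is a $\sigma$-field, every real Borel invariant function is $\mathcal I_\nu$-measurable, and $\int_BT_tg\,d\nu=\int_Bg\,d\nu$ for $B\in\mathcal I_\nu$, $t\ge0$ and bounded Borel $g$.
\end{lemma}

\begin{proof}
The invariant functions form a closed subspace of $L^2(\nu)$ that contains the constants. If $f$ is invariant, then $|f|=|T_tf|\le T_t|f|$ and both sides have the same integral, so $|f|$ is invariant. Hence $f^+$ and $\min(f,g)=\frac12(f+g-|f-g|)$ are invariant when $f,g$ are. Thus $\mathcal I_\nu$ is closed under complements, finite intersections ($\mathbf 1_{B\cap C}=\min(\mathbf 1_B,\mathbf 1_C)$) and increasing unions (closedness), so it is a $\sigma$-field. For invariant $f$ and $q\in\mathbb R$, the invariant functions $\min(n(f-q)^+,1)$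 converge in $L^2(\nu)$ to $\mathbf 1_{\{f>q\}}$, so $\{f>q\}\in\mathcal I_\nu$. Finally, if $B\in\mathcal I_\nu$ then $P^x(x(t)\in B)=\mathbf 1_B(x)$ for $\nu$-a.e.\ $x$. For such $x$, $T_t(g\mathbf 1_B)(x)=\mathbf 1_B(x)T_tg(x)$, and by stationarity $\int_BT_tg\,d\nu=\langle\nu,T_t(g\mathbf 1_B)\rangle=\int_Bg\,d\nu$.
\end{proof}

\begin{corollary}\label{cor:profile}
Every $\nu\in\mathcal S_{\mathrm{ext}}$ has profile $h(i)=\langle\nu,x_i\rangle$.
\end{corollary}

\begin{proof}
If $B\in\mathcal I_\nu$ and $0<\nu(B)<1$, then by Lemma~\ref{lem:invariant} the conditional laws $\nu(\cdot\,|B)$ and $\nu(\cdot\,|B^c)$ are stationary. They are distinct and $\nu$ is a nontrivial mixture of them, against extremality. So the sets $\{\mathfrak h_i>q\}$ have measure $0$ or $1$, and $\mathfrak h_i$ is a.e.\ constant. The constant is $\lim_t\langle\nu,(P_tx)_i\rangle=\lim_t\langle\nu T_t,x_i\rangle=\langle\nu,x_i\rangle$.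
\end{proof}

This is the only use of extremality in the proof of Theorem~\ref{thm:A}.

\section{The coupling and the cancellation inequality}\label{sec:coupling}

\subsection{Two solutions with the same noise}
The setting provides weak solutions, each on its own space. We glue two of them along their Brownian motions.

\begin{lemma}\label{lem:coupling}
For any probability measures $\lambda,\lambda'$ on $X$ there are processes $x,y,B$ on one filtered probability space such that $(x,B)$ and $(y,B)$ are weak solutions of \eqref{eq:ids} with $x(0)\sim\lambda$, $y(0)\sim\lambda'$. In particular $x(t)\sim\lambda T_t$ and $y(t)\sim\lambda'T_t$.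
\end{lemma}

\begin{proof}
Let $\mathsf Q$ and $\mathsf Q'$ be the laws of weak solutions with initial laws $\lambda,\lambda'$ on the Polish space $C([0,\infty),[0,1])^S\times C([0,\infty),\mathbb R)^S$. Both have the product Wiener measure $\mathsf W$ as second marginal, and regular conditional laws exist: $\mathsf Q(dx,db)=\mathsf Q_b(dx)\mathsf W(db)$ and $\mathsf Q'(dy,db)=\mathsf Q'_b(dy)\mathsf W(db)$. Let $(x,y,B)$ be the coordinate processes under $\mathsf Q_b(dx)\mathsf Q'_b(dy)\mathsf W(db)$ and let $\mathcal G_t=\sigma(x(s),y(s),B(s):s\le t)$. Then $(x,B)\sim\mathsf Q$, $(y,B)\sim\mathsf Q'$, and $x,y$ are conditionally independent given $B$.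

\emph{The increments of $B$ after $t$ are independent of $\mathcal G_t$.} Let $\mathcal B_t=\sigma(B(s):s\le t)$. Let $Z$, $Z'$, $\theta$ be bounded and measurable with respect to the paths up to time $t$ of $x$, $y$, $B$ respectively, and let $\zeta$ be a bounded function of the increments of $B$ after $t$. Under $\mathsf Q$ these increments are independent of the past of $(x,B)$, so
\[
E[Z\theta\zeta]=E[Z\theta]E[\zeta]=E\big[E[Z|\mathcal B_t]\theta\big]E[\zeta]=E\big[E[Z|\mathcal B_t]\theta\zeta\big].
\]
The products $\theta\zeta$ form a multiplicative class that generates $\sigma(B)$, so $E[Z|B]=E[Z|\mathcal B_t]$. The same argument under $\mathsf Q'$ gives $E[Z'|B]=E[Z'|\mathcal B_t]$. By conditional independence, $Y:=E[ZZ'|B]=E[Z|B]E[Z'|B]$ is $\mathcal B_t$-measurable, so $E[ZZ'\theta\zeta]=E[Y\theta\zeta]=E[Y\theta]E[\zeta]=E[ZZ'\theta]E[\zeta]$. The products $ZZ'\theta$ generate $\mathcal G_t$.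

\emph{The equations hold.} The process $a(x_i(\cdot))$ is bounded, continuous and adapted, so by the It\^o isometry $\int_0^ta(x_i)\,dB_i$ is the $L^2$ limit of its left-point Riemann sums, both in the original filtration and in $(\mathcal G_t)$. Hence the validity of \eqref{eq:ids} at a fixed time is a property of the joint law of $(x,B)$, which is $\mathsf Q$; by continuity it holds at all times. The same applies to $y$. The last claim is uniqueness in law.
\end{proof}

For the rest of this section $(x,y,B)$ is such a coupling. Put $D_i=x_i-y_i\in[-1,1]$, $p_i=D_i^+$, $m_i=D_i^-$ and $\sigma_i=a(x_i)-a(y_i)$. Then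
\[
dD_i=\sigma_i\,dB_i+(AD)_i\,dt,\qquad \sigma_i^2\le K|D_i|,\qquad |(AD)_i|\le2c .
\]

\subsection{First moments of the discrepancy}
If $p$ and $m$ did not interact, their drifts would be $Ap$ and $Am$. We measure the deficit by $\rho^\pm$, defined through
\begin{equation}\label{eq:rho}
\mathbf 1_{\{D_i>0\}}(AD)_i=(Ap)_i-\rho_i^+,\qquad -\mathbf 1_{\{D_i<0\}}(AD)_i=(Am)_i-\rho_i^- .
\end{equation}
Since $AD=Ap-Am$, we get $\rho_i^+=(Am)_i$ if $D_i>0$ and $\rho_i^+=(Ap)_i$ if $D_i\le0$, while $\rho_i^-=(Ap)_i$ if $D_i<0$ and $\rho_i^-=(Am)_i$ if $D_i\ge0$. In each of the four cases the diagonal term vanishes, because $m_i=0$ when $D_i\ge0$ and $p_i=0$ when $D_i\le0$. What remains is $\sum_{k\ne i}A_{ik}m_k$ or $\sum_{k\ne i}A_{ik}p_k$, so $0\le\rho_i^\pm\le c$. When $D_i\ne0$, both $\rho_i^+$ and $\rho_i^-$ equal the rate at which discrepancy of the opposite sign flows into site $i$. Put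
\[
v_i^+(t)=E[p_i(t)],\quad v_i^-(t)=E[m_i(t)],\quad u_i(t)=E|D_i(t)|,\quad g_i^\pm(t)=E[\rho_i^\pm(t)],
\]
so that $u=v^++v^-$, and let $g=g^++g^-\ge0$.

The function $z^+$ is not $C^2$, so we smooth it near $0$, where $\sigma_i^2\le K|D_i|$ makes the second-order term harmless. Let $b_0=1$, $b_n=b_{n-1}e^{-n}$, so $\int_{b_n}^{b_{n-1}}\frac{2}{nz}\,dz=2$. Hence there is a continuous $q_n\ge0$ with support in $(b_n,b_{n-1})$, $q_n(z)\le\frac2{nz}$ and $\int q_n=1$. Let $\phi_n(z)=\int_0^z\int_0^yq_n(r)\,dr\,dy$ for $z>0$ and $\phi_n(z)=0$ for $z\le0$. Then $\phi_n\in C^2$, $0\le\phi_n'\le1$, $\phi_n'(z)=1$ for $z\ge b_{n-1}$, and therefore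
\begin{equation}\label{eq:phi}
\phi_n(z)\to z^+,\qquad \phi_n'(z)\to\mathbf 1_{\{z>0\}},\qquad 0\le\sigma_i^2\,\phi_n''(\pm D_i)\le 2K/n .
\end{equation}
This is where the exponent $1/2$ enters: the construction needs $\int_{0^+}dz/z=\infty$, whereas an exponent $\kappa<1/2$ would lead to the convergent integral $\int_{0^+}dz/z^{2\kappa}$.

\begin{lemma}\label{lem:first}
For all $i\in S$ and $t\ge0$, $\ v_i^\pm(t)=v_i^\pm(0)+\int_0^t[(Av^\pm(s))_i-g_i^\pm(s)]\,ds$. Consequently, for $t,R\ge0$,
\begin{equation}\label{eq:loss}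
(P_Ru(t))_j-u_j(t+R)=\int_0^R(P_{R-s}\,g(t+s))_j\,ds\ge0 .
\end{equation}
\end{lemma}

\begin{proof}
By It\^o's formula, the drift of $\phi_n(\pm D_i)$ is $\pm\phi_n'(\pm D_i)(AD)_i+\frac12\phi_n''(\pm D_i)\sigma_i^2$, and the martingale part has a bounded integrand. Take expectations and let $n\to\infty$. By \eqref{eq:phi} and bounded convergence,
\begin{equation}\label{eq:vraw}
v_i^\pm(t)=v_i^\pm(0)\pm\int_0^tE\big[\mathbf 1_{\{\pm D_i>0\}}(AD)_i\big]ds .
\end{equation}
Insert \eqref{eq:rho}. Adding the two equations and applying Lemma~\ref{lem:duhamel} gives \eqref{eq:loss}.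
\end{proof}

So the noise leaves the mean discrepancy unchanged, and the left side of \eqref{eq:loss} is the accumulated loss by cancellation. We need a lower bound for it. For two sites one can read it off.

\begin{example}[Two sites]\label{ex:two}
Let $S=\{1,2\}$, $A_{12}=A_{21}=1$, and $U(t)=u_1(t)+u_2(t)$. By \eqref{eq:vraw}, with $\operatorname{sgn}0=0$, for a.e.\ $t$
\[
U'(t)=E\big[(\operatorname{sgn}D_1-\operatorname{sgn}D_2)(D_2-D_1)\big].
\]
The integrand is never positive, and on $\{D_1D_2<0\}$ it equals $-2(|D_1|+|D_2|)\le-4|D_1D_2|$, because $|D_i|\le1$. Since $4(D_1D_2)^-=(|D_1|+|D_2|)^2-(D_1+D_2)^2$,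
\[
U'\le-E\big[(|D_1|+|D_2|)^2\big]+E\big[(D_1+D_2)^2\big]\le-U^2+E\big[(D_1+D_2)^2\big].
\]
If $E[(D_1+D_2)^2]\le\varepsilon^2$ at all times, the nonincreasing function $U$ has limit at most $\varepsilon$, since otherwise $U'$ would stay below a negative constant. The discrepancy persists only as far as its signed average does.
\end{example}

\subsection{Products of discrepancies of opposite sign}
For general $S$ the argument of Example~\ref{ex:two} breaks down. If $D_i\neq0$ and no site $k$ with $A_{ik}>0$ carries the opposite sign, then $\rho_i^\pm=0$: positive and negative discrepancies may sit far apart, and the instantaneous loss is not bounded below by averages of $D$. We have to follow a positive discrepancy at $k$ and a negative one at $l$ until they meet. The quantity that does this is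
\[
w_t(i,j)=E[p_i(t)\,m_j(t)].
\]
It has two properties that, for instance, $E[D_iD_j]$ lacks: it vanishes on the diagonal, and its equation contains no noise term. So whatever the two-particle semigroup carries to the diagonal must have been removed on the way, and removal is governed by the same $\rho^\pm$ as in Lemma~\ref{lem:first}.

\begin{lemma}\label{lem:mixed}
With $\kappa_s(i,j)=E[\rho_i^+(s)m_j(s)+p_i(s)\rho_j^-(s)]$, for all $i,j\in S$ and $t\ge0$,
\[
w_t(i,j)=w_0(i,j)+\int_0^t\big[(A^{(2)}w_s)(i,j)-\kappa_s(i,j)\big]ds .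
\]
\end{lemma}

\begin{proof}
We claim that
\begin{equation}\label{eq:wraw}
w_t(i,j)=w_0(i,j)+\int_0^tE\big[\mathbf 1_{\{D_i>0\}}(AD)_i\,m_j-p_i\,\mathbf 1_{\{D_j<0\}}(AD)_j\big]ds .
\end{equation}
For $i=j$ all terms vanish, since $p_im_i=0$, $\mathbf 1_{\{D_i>0\}}m_i=0$ and $p_i\mathbf 1_{\{D_i<0\}}=0$. For $i\ne j$, independence gives $\langle B_i,B_j\rangle=0$, so It\^o's formula for $\phi_n(D_i)\phi_n(-D_j)$ has no mixed term, and the drift is
\begin{multline*}
\phi_n'(D_i)(AD)_i\,\phi_n(-D_j)-\phi_n(D_i)\,\phi_n'(-D_j)(AD)_j\\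
+\tfrac12\sigma_i^2\phi_n''(D_i)\phi_n(-D_j)+\tfrac12\sigma_j^2\phi_n''(-D_j)\phi_n(D_i).
\end{multline*}
The last two terms are at most $K/n$ each, and \eqref{eq:phi} gives \eqref{eq:wraw} in the limit. By \eqref{eq:rho} the integrand in \eqref{eq:wraw} is $E[(Ap)_im_j+p_i(Am)_j]-\kappa_s(i,j)$, and the first term is $(A^{(2)}w_s)(i,j)$ by \eqref{eq:tensor}.
\end{proof}

\begin{proposition}[Cancellation inequality]\label{prop:key}
For all $j\in S$ and $t,R\ge0$,
\begin{equation}\label{eq:key}
(P_Ru(t))_j-u_j(t+R)\ \ge\ \tfrac14(P_Ru(t))_j^2-\tfrac14E\big[(P_RD(t))_j^2\big].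
\end{equation}
\end{proposition}

\begin{proof}
Let $\alpha=(P_Rp(t))_j$ and $\beta=(P_Rm(t))_j$, so $E[\alpha\beta]=(P_R^{(2)}w_t)(j,j)$ by \eqref{eq:tensor}. Lemmas~\ref{lem:mixed} and~\ref{lem:duhamel}, with $w_{t+R}(j,j)=0$, give
\[
E[\alpha\beta]=\int_0^R(P^{(2)}_{R-s}\kappa_{t+s})(j,j)\,ds .
\]
Since $0\le p,m\le1$ and $\rho^\pm\ge0$, we have $\kappa_s(k,l)\le g_k^+(s)+g_l^-(s)$. Applying $P^{(2)}_{R-s}$ and using that the rows of $P_{R-s}$ sum to $1$, we get $(P^{(2)}_{R-s}\kappa_{t+s})(j,j)\le(P_{R-s}g(t+s))_j$. By \eqref{eq:loss},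
\[
E[\alpha\beta]\le(P_Ru(t))_j-u_j(t+R),
\]
which is the analogue of \eqref{eq:noiseless}. Finally $4\alpha\beta=(\alpha+\beta)^2-(\alpha-\beta)^2$ with $\alpha-\beta=(P_RD(t))_j$, and $E[(\alpha+\beta)^2]\ge(E[\alpha+\beta])^2=(P_Ru(t))_j^2$.
\end{proof}

\section{Successful coupling and uniqueness}\label{sec:success}

We now iterate \eqref{eq:key} backward from a late time $N$. The error term will tend to $0$ as $R\to\infty$ for each site $j$, but not uniformly in $j$. For this reason the time windows are chosen one after the other, each long enough for the sites that a particle from $i$ is likely to have reached during the previous windows.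

\begin{proposition}\label{prop:success}
Let $(x,y,B)$ be a coupling as in Lemma~\ref{lem:coupling}. If $\eta_j(R):=\sup_{t\ge0}E[(P_RD(t))_j^2]\to0$ as $R\to\infty$ for every $j$, then $E|x_i(t)-y_i(t)|\to0$ as $t\to\infty$ for every $i$.
\end{proposition}

\begin{proof}
Fix $i$, $\varepsilon>0$ and $n\ge1$. Put $s_0=0$. Given $s_k$, choose $s_{k+1}>s_k$ with
\[
\sum_jP_{s_k}(i,j)\,\eta_j(s_{k+1}-s_k)\le\varepsilon ,
\]
which is possible by dominated convergence, as $\eta_j\le1$. Let $N\ge s_n$ and $b(s)=(P_su(N-s))_i$ for $0\le s\le N$. Then $0\le b\le1$ and $b(0)=u_i(N)$. By \eqref{eq:loss}, $u(N)\le P_su(N-s)$, so $b(s)\ge u_i(N)$.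

Apply \eqref{eq:key} with $t=N-s_{k+1}$ and $R=s_{k+1}-s_k$, multiply by $P_{s_k}(i,j)$ and sum over $j$. Since $P_{s_k}P_R=P_{s_{k+1}}$ and $t+R=N-s_k$, the left side becomes $b(s_{k+1})-b(s_k)$. On the right use $P_{s_k}(f^2)\ge(P_{s_k}f)^2$ with $f=P_Ru(t)$. This gives
\[
b(s_{k+1})-b(s_k)\ge\tfrac14b(s_{k+1})^2-\tfrac\varepsilon4\ge\tfrac14u_i(N)^2-\tfrac\varepsilon4 .
\]
Summing over $k=0,\dots,n-1$ yields $1\ge\frac n4(u_i(N)^2-\varepsilon)$. So $u_i(N)^2\le\frac4n+\varepsilon$ for all $N\ge s_n$, and $n$, $\varepsilon$ are arbitrary.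
\end{proof}

The hypothesis of Proposition~\ref{prop:success} is uniform in $t$. Say that $\lambda$ \emph{keeps profile} $h$ if
\begin{equation}\label{eq:keeps}
\sup_{t\ge0}\big\langle\lambda T_t,((P_Rx)_j-h(j))^2\big\rangle\to0\quad\text{as }R\to\infty,\text{ for every }j\in S.
\end{equation}
A stationary distribution that has profile $h$ keeps it, since $\lambda T_t=\lambda$.

\begin{corollary}\label{cor:attract}
Let $\nu\in\mathcal S$ have profile $h$. If $\lambda$ keeps profile $h$, then $\lambda T_t\to\nu$ weakly. In particular, two stationary distributions with the same profile are equal.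
\end{corollary}

\begin{proof}
Couple $x(0)\sim\lambda$ with $y(0)\sim\nu$. Then $x(t)\sim\lambda T_t$, $y(t)\sim\nu$, and
\[
E[(P_RD(t))_j^2]\le2\big\langle\lambda T_t,((P_Rx)_j-h(j))^2\big\rangle+2\big\langle\nu,((P_Rx)_j-h(j))^2\big\rangle ,
\]
which tends to $0$ as $R\to\infty$, uniformly in $t$. By Proposition~\ref{prop:success}, $E|x_i(t)-y_i(t)|\to0$ for each $i$. A polynomial $f$ in the coordinates of a finite set $\Lambda$ satisfies $|f(x)-f(y)|\le C_f\sum_{i\in\Lambda}|x_i-y_i|$ on $X$, so $\langle\lambda T_t,f\rangle-\langle\nu,f\rangle=E[f(x(t))-f(y(t))]\to0$. Hence $\lambda T_t\to\nu$. If $\lambda$ is stationary with profile $h$, this reads $\lambda=\nu$.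
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
If $\nu,\nu'\in\mathcal S_{\mathrm{ext}}$ have common means $h$, both have profile $h$ by Corollary~\ref{cor:profile}, so $\nu=\nu'$ by Corollary~\ref{cor:attract}. Existence is Theorem~\ref{thm:known}(ii).
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
An extremal $\nu$ has a profile by Corollary~\ref{cor:profile}. Conversely, let $\nu\in\mathcal S$ have profile $h$ and let $\nu=\alpha\nu_1+(1-\alpha)\nu_2$ with $\nu_1,\nu_2\in\mathcal S$, $0<\alpha<1$. Since $\nu_1\le\nu/\alpha$ and $\nu_2\le\nu/(1-\alpha)$, convergence in $L^2(\nu)$ implies convergence in $L^2(\nu_1)$ and $L^2(\nu_2)$. So $\nu_1,\nu_2$ have profile $h$, and $\nu_1=\nu_2$ by Corollary~\ref{cor:attract}. Thus $\nu$ is extremal, and its means are $h$ by Corollary~\ref{cor:profile}. Theorem~\ref{thm:known}(i) gives $h\in\mathcal H^*$, and $\nu=\nu_h$ by Theorem~\ref{thm:A}.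
\end{proof}

\begin{remark}
The uniqueness argument uses neither the irreducibility of $A$ nor $a\ne0$ on $(0,1)$; in our proofs these hypotheses enter through Theorem~\ref{thm:known}. The second one is needed there: if $a\equiv0$, then $\delta_h$ is stationary and extremal for every $h\in\mathcal H$, including the constants in $(0,1)$ when $S$ is finite.
\end{remark}

\section{The domain of attraction}\label{sec:domain}

To apply Corollary~\ref{cor:attract} to a nonstationary $\lambda$ we must show that having a profile implies keeping it. By \eqref{eq:m2sol}, the noise adds to the second moment of $(P_Rx(t))_j$ the amount $\int_0^t\sum_kP_{R+s}(j,k)^2\gamma_{t-s}(k)\,ds\le K\int_R^\infty\mathbf P_{jj}(\xi(s)\in\Delta)\,ds$. If the expected time on the diagonal is finite, this bound suffices. In general it is not, and one must use that the noise is weak where the configuration is close to $0$ or $1$. Since $Z^2=Z-Z(1-Z)$, an upper bound for $E[Z^2]$ is a lower bound for the disagreement $E[\chi(Z,Z)]=2E[Z(1-Z)]$. Disagreement decays only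 on the diagonal and at a bounded rate, so it survives along pairs of paths that spend finite time together. Along the other pairs the condition $h\in\mathcal H^*$ says that there was no disagreement to lose.

\begin{lemma}\label{lem:keeps}
If $h\in\mathcal H^*$ and $\lambda$ has profile $h$, then $\lambda$ keeps profile $h$.
\end{lemma}

\begin{proof}
Let $x(0)\sim\lambda$, $\psi_t(i,j)=E[\chi(x_i(t),x_j(t))]\in[0,1]$ and $H(i,j)=\chi(h(i),h(j))$. By \eqref{eq:tensor} and $P_R\mathbf 1=\mathbf 1$,
\begin{equation}\label{eq:psiP}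
(P_R^{(2)}\psi_t)(k,l)=E\big[\chi\big((P_Rx(t))_k,(P_Rx(t))_l\big)\big].
\end{equation}
For $t=0$, \eqref{eq:profile} gives $(P_R^{(2)}\psi_0)(k,l)\to H(k,l)$ as $R\to\infty$.

\emph{Step 1: a lower bound for $\psi_t$.} We have $\psi_t(i,j)=\mu_t(i)+\mu_t(j)-2M_t(i,j)$. Since $A\mathbf 1=0$, $A^{(2)}$ maps $\mu(i)+\mu(j)$ to $(A\mu)(i)+(A\mu)(j)$, so \eqref{eq:m1} and \eqref{eq:m2} give
\[
\psi_t(i,j)=\psi_0(i,j)+\int_0^t\big[(A^{(2)}\psi_s)(i,j)-2\cdot\mathbf 1_\Delta(i,j)\gamma_s(i)\big]ds .
\]
From $a(0)=a(1)=0$ we get $a^2(u)\le K\min(u,1-u)\le2Ku(1-u)=K\chi(u,u)$, hence $\gamma_s(i)\le K\psi_s(i,i)$. So the integrand is $((A^{(2)}-2K\mathbf 1_\Delta)\psi_s)(i,j)+r_s(i,j)$ with $r_s=2\cdot\mathbf 1_\Delta(K\psi_s-\gamma_s)\ge0$ bounded. Lemma~\ref{lem:duhamel} and \eqref{eq:FK} give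
\[
\psi_t(k,l)\ge\mathbf E_{kl}\Big[e^{-2K\int_0^t\mathbf 1_\Delta(\xi(s))\,ds}\,\psi_0(\xi(t))\Big].
\]
Fix $j$. Let $\Lambda_R=\int_R^\infty\mathbf 1_\Delta(\xi(s))\,ds$ and $\Gamma=\{\Lambda_0=\infty\}$. By the Markov property at time $R$ and $0\le\psi_0\le1$,
\begin{equation}\label{eq:lower}
\begin{aligned}
(P_R^{(2)}\psi_t)(j,j)&\ge\mathbf E_{jj}\big[e^{-2K\Lambda_R}\psi_0(\xi(R+t));\Gamma^c\big]\\
&\ge(P^{(2)}_{R+t}\psi_0)(j,j)-\delta_1(R)-\delta_2(R+t),
\end{aligned}
\end{equation}
where $\delta_1(R)=\mathbf E_{jj}[1-e^{-2K\Lambda_R};\Gamma^c]$ and $\delta_2(T)=\mathbf E_{jj}[\psi_0(\xi(T));\Gamma]$. On $\Gamma^c$ we have $\Lambda_R\to0$, so $\delta_1(R)\to0$.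

\emph{Step 2: $\delta_2(T)\to0$ as $T\to\infty$.} The event $\Gamma$ depends on the whole future, so we approximate it by an event at a finite time $s$. For $\varepsilon>0$ and $T>s>0$, the Markov property at time $s$ gives
\[
\delta_2(T)\le\mathbf P_{jj}\big(\Gamma,\ F_{\xi(s)}\ge\varepsilon\big)+\mathbf E_{jj}\big[(P^{(2)}_{T-s}\psi_0)(\xi(s));\ F_{\xi(s)}<\varepsilon\big].
\]
As $T\to\infty$ the last term tends to $\mathbf E_{jj}[H(\xi(s));F_{\xi(s)}<\varepsilon]$, which is at most $\varepsilon$ because $H\le F$. For the first term, note that $\Gamma^c=\{\Lambda_s<\infty\}$, so $F_{\xi(s)}$ is the conditional probability of $\Gamma^c$ given the path up to time $s$. L\'evy's theorem says that the conditional probabilities of an event in $\sigma(\bigcup_n\mathcal F_n)$ given increasing $\sigma$-fields $\mathcal F_n$ converge a.s.\ to its indicator. So $F_{\xi(s)}\to0$ a.s.\ on $\Gamma$ along integers $s$, and the first term tends to $0$. Let $T\to\infty$, then $s\to\infty$, then $\varepsilon\to0$.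

\emph{Step 3: conclusion.} Let $Z=(P_Rx(t))_j$. By \eqref{eq:psiP}, $(P_R^{(2)}\psi_t)(j,j)=2E[Z(1-Z)]$. By Lemma~\ref{lem:moments}, $E[Z]=\langle\lambda,(P_{R+t}x)_j\rangle\to h(j)$, and $(P^{(2)}_{R+t}\psi_0)(j,j)\to H(j,j)=2h(j)(1-h(j))$. These limits, and $\delta_2(R+t)\to0$, depend on $R+t\ge R$ only, so they are uniform in $t$ as $R\to\infty$. By \eqref{eq:lower}, $\liminf_R\inf_tE[Z(1-Z)]\ge h(j)(1-h(j))$. Since
\[
E[(Z-h(j))^2]=E[Z]-E[Z(1-Z)]-2h(j)E[Z]+h(j)^2,
\]
we obtain $\limsup_R\sup_tE[(Z-h(j))^2]\le h(j)-h(j)(1-h(j))-h(j)^2=0$.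
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
If $\lambda$ has profile $h$, it keeps it by Lemma~\ref{lem:keeps}. The measure $\nu_h$ has profile $h$ by Corollary~\ref{cor:profile}, so $\lambda T_t\to\nu_h$ by Corollary~\ref{cor:attract}. This applies to $\lambda=\delta_h$, because $P_th=h$.

Conversely, let $\lambda T_t\to\nu_h$ and fix $i$. Put $\bar\gamma(k)=\langle\nu_h,a^2(x_k)\rangle$ and $J=\int_0^\infty\sum_kP_s(i,k)^2\bar\gamma(k)\,ds$. Formula \eqref{eq:m2sol} with $R=0$, applied to the initial law $\nu_h$, gives $\langle\nu_h,x_i^2\rangle=h(i)^2+J$ as $t\to\infty$; in particular $J<\infty$. Now apply it to $\lambda$: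
\[
\langle\lambda,(P_tx)_i^2\rangle=E[x_i(t)^2]-\int_0^\infty\sum_k\mathbf 1_{\{s\le t\}}P_s(i,k)^2\gamma_{t-s}(k)\,ds .
\]
The functions $x_i^2$ and $a^2(x_k)$ are continuous on $X$, so $E[x_i(t)^2]\to h(i)^2+J$ and $\gamma_{t-s}(k)\to\bar\gamma(k)$ for fixed $s,k$. By Fatou's lemma the lower limit of the integral is at least $J$, so $\limsup_t\langle\lambda,(P_tx)_i^2\rangle\le h(i)^2$. Also $\langle\lambda,(P_tx)_i\rangle=E[x_i(t)]\to h(i)$. Expanding the square, $\limsup_t\langle\lambda,((P_tx)_i-h(i))^2\rangle\le h(i)^2-2h(i)^2+h(i)^2=0$.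
\end{proof}

For $h\in\mathcal H\setminus\mathcal H^*$ the point mass $\delta_h$ still has profile $h$, but by Theorem~\ref{thm:B} no stationary distribution does.

\section{All stationary distributions}\label{sec:all}

We decompose a stationary $\nu$ by conditioning on the limit $\mathfrak h$ of Proposition~\ref{prop:limit}. Each conditional law turns out to be stationary with a constant limit, so Theorem~\ref{thm:B} identifies it.

\begin{proof}[Proof of Theorem~\ref{thm:D}]
\emph{The map.} The conditions defining $\mathcal H^*$ are preserved under pointwise limits of sequences; for $Ah=0$ this is dominated convergence with $\sum_j|A_{ij}|\le2c$. So $\mathcal H^*$ is closed in $X$, hence compact. By Theorem~\ref{thm:C}, $\langle\nu_h,f\rangle=\lim_nT_nf(h)$ for $f\in C(X)$, a pointwise limit of Borel functions of $h$. So $h\mapsto\nu_h$ is Borel, and by the monotone class theorem $h\mapsto\langle\nu_h,g\rangle$ is Borel for bounded Borel $g$. The mixture $\nu=\int\nu_h\,\Theta(dh)$ depends affinely on $\Theta$ and is stationary, since $\langle\nu,T_tg\rangle=\int\langle\nu_h,T_tg\rangle\,\Theta(dh)=\langle\nu,g\rangle$.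

\emph{Injectivity and the formula for $\Theta$.} Let $\nu=\int\nu_h\,\Theta(dh)$ and $i_1,\dots,i_n\in S$. A product of $[0,1]$-valued factors that converge in $L^2$ converges in $L^1$ to the product of the limits. By Corollary~\ref{cor:profile} and bounded convergence,
\[
\Big\langle\nu,\prod_{k}(P_tx)_{i_k}\Big\rangle=\int\Big\langle\nu_h,\prod_k(P_tx)_{i_k}\Big\rangle\Theta(dh)\to\int\prod_kh(i_k)\,\Theta(dh),
\]
while by Proposition~\ref{prop:limit} the left side tends to $\langle\nu,\prod_k\mathfrak h_{i_k}\rangle$. So $\Theta$ and the law of $\mathfrak h$ under $\nu$ have the same mixed moments and are equal. In particular $\nu$ determines $\Theta$.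

\emph{Surjectivity.} Let $\nu\in\mathcal S$, let $\mathfrak h\colon X\to X$ be a Borel version of the limit in Proposition~\ref{prop:limit}, and let $\nu^x(dz)$ be a regular conditional law of $\nu$ given $\sigma(\mathfrak h)$, so that $\nu=\int\nu^x\,\nu(dx)$.

First, $\nu^x\in\mathcal S$ for $\nu$-a.e.\ $x$. By Lemma~\ref{lem:invariant}, $\sigma(\mathfrak h)\subset\mathcal I_\nu$ and $T_tg$ and $g$ have the same integral over each $B\in\sigma(\mathfrak h)$, hence the same conditional expectation. So for $\nu$-a.e.\ $x$ we have $\langle\nu^x,T_tg\rangle=\langle\nu^x,g\rangle$ for all rational $t\ge0$ and all $g$ in a countable dense subset of $C(X)$. For $g\in C(X)$ the function $t\mapsto T_tg(z)$ is continuous by path continuity and bounded by $\sup|g|$, so the identity extends to all $t\ge0$, and by density to all $g\in C(X)$.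

Second, $\nu^x$ has profile $\mathfrak h(x)$ for $\nu$-a.e.\ $x$. Convergence in $L^2(\nu)$ need not pass to the conditional laws directly, so we use a fast subsequence. Enumerate $S$ and choose $t_n\uparrow\infty$ with $\int((P_{t_n}z)_i-\mathfrak h_i(z))^2\,\nu(dz)<2^{-n}$ for the first $n$ sites $i$. Then $\sum_n((P_{t_n}z)_i-\mathfrak h_i(z))^2$ is $\nu$-integrable for each $i$, hence $\nu^x$-integrable for all $i$, for $\nu$-a.e.\ $x$. Moreover $\mathfrak h_i$ is $\sigma(\mathfrak h)$-measurable, so $\langle\nu^x,\mathfrak h_i\rangle=\mathfrak h_i(x)$ and $\langle\nu^x,\mathfrak h_i^2\rangle=\mathfrak h_i(x)^2$ for $\nu$-a.e.\ $x$; thus $\mathfrak h(z)=\mathfrak h(x)$ for $\nu^x$-a.e.\ $z$. Hence $(P_{t_n}z)_i\to\mathfrak h_i(x)$ in $L^2(\nu^x)$. By Proposition~\ref{prop:limit}, applied to the stationary law $\nu^x$, the limit of $(P_tz)_i$ in $L^2(\nu^x)$ exists along all $t\to\infty$, so it is the constant $\mathfrak h_i(x)$.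

By Theorem~\ref{thm:B}, $\mathfrak h(x)\in\mathcal H^*$ and $\nu^x=\nu_{\mathfrak h(x)}$ for $\nu$-a.e.\ $x$. Therefore $\nu=\int\nu_{\mathfrak h(x)}\,\nu(dx)=\int_{\mathcal H^*}\nu_h\,\Theta(dh)$, with $\Theta$ the law of $\mathfrak h$ under $\nu$.
\end{proof}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book, in which the conjecture is posed; its Theorem 2.1 is quoted here as Theorem~\ref{thm:known}.
\end{thebibliography}
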